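# Lower distortion bounds for convex mappings of the Hilbert ball

## 1. Convex mappings and hyperbolic translations of the ball

Throughout, $X$ is a complex Hilbert space with inner product $\langle\cdot,\cdot\rangle$, linear in the first slot, and norm $\|\cdot\|$. We write $B=\{z\in X:\|z\|<1\}$ and $B_\rho=\{z\in X:\|z\|<\rho\}$. When a unit vector $e$ is fixed, we write $x=x_1e+x_\perp$ with $x_1=\langle x,e\rangle$ and $x_\perp\perp e$.

**Holomorphic mapping.** A mapping $f$ from an open set of $X$ to $X$ is holomorphic if it has a complex-linear Fréchet derivative $Df(z)$ at each point. We use the textbook facts that $f$ is then infinitely differentiable, that $D^2f(z)$ is a bounded symmetric complex bilinear map, and that near $0$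
$$f(z)=f(0)+Df(0)z+\tfrac12D^2f(0)(z,z)+O(\|z\|^3).$$

*Example.* Fix a unit vector $e$ and put
$$k(z)=\frac{z}{1-z_1},\qquad z\in B .$$
Expanding, $k(z)=z+z_1z+O(\|z\|^3)$. So $k(0)=0$, $Dk(0)=I$, and, symmetrizing, $D^2k(0)(v,w)=v_1w+w_1v$.

**Biholomorphic mapping.** A holomorphic bijection between open sets whose inverse is holomorphic. By the chain rule its derivative is invertible at every point.

*Example and non-example.* The map $k$ is biholomorphic onto its image: if $w=k(z)$, then $w_1=z_1/(1-z_1)$, so $1+w_1=1/(1-z_1)$ and $z=w/(1+w_1)$. The map $z\mapsto z+z_1^2e$ is not biholomorphic on $B$: its derivative at $-\frac12e$ kills $e$.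

**Normalized convex mapping.** A holomorphic $f:B\to X$ with $f(0)=0$ and $Df(0)=I$ that is biholomorphic from $B$ onto a convex domain $f(B)$.

*Example.* The identity is one, and so is $k$. Indeed, $\|z\|<1$ for $z=w/(1+w_1)$ means $\|w\|^2<|1+w_1|^2$, that is,
$$\|w_\perp\|^2<1+2\operatorname{Re}w_1 .$$
This set is convex, because $1+2\operatorname{Re}w_1-\|w_\perp\|^2$ is a concave function of $w$. On it $\operatorname{Re}w_1>-\frac12$, so $1+w_1\ne0$ and the inverse formula makes sense on all of it.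

**Hyperbolic translation.** For a unit vector $e$ and $t\in\mathbb R$ let
$$\phi_t(x)=\frac{x_1\cosh t+\sinh t}{\cosh t+x_1\sinh t}\,e+\frac{x_\perp}{\cosh t+x_1\sinh t},\qquad x\in B. \tag{1}$$

*Example.* In dimension one, with $a=\tanh t$, this is the Möbius map $x\mapsto\frac{x+a}{1+ax}$ of the disc.

With $a=(\tanh t)e$, (1) is the standard automorphism $\varphi_a$ treated in Rudin, *Function Theory in the Unit Ball of $\mathbb C^n$*, §2.2, and in Goebel–Reich, *Uniform Convexity, Hyperbolic Geometry, and Nonexpansive Mappings*. The facts we need are short, so here they are with proof.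

**Lemma 1.** Each $\phi_t$ is a biholomorphic map of $B$ onto $B$, with $\phi_t\circ\phi_\tau=\phi_{t+\tau}$, $\phi_t^{-1}=\phi_{-t}$, $\phi_t(0)=(\tanh t)e$, and
$$1-\|\phi_t(x)\|^2=\frac{1-\|x\|^2}{|\cosh t+x_1\sinh t|^2}. \tag{2}$$
The operator $T_t=D\phi_t(0)$ is multiplication by $\cosh^{-2}t$ on $\mathbb Ce$ and by $\cosh^{-1}t$ on $e^\perp$.

*Proof.* The denominator does not vanish, since $|x_1\sinh t|<\cosh t$. In
$$|\cosh t+x_1\sinh t|^2-|x_1\cosh t+\sinh t|^2-\|x_\perp\|^2$$
the cross terms $2\cosh t\sinh t\operatorname{Re}x_1$ cancel. What is left is $(\cosh^2t-\sinh^2t)(1-|x_1|^2)-\|x_\perp\|^2=1-\|x\|^2$. Dividing gives (2), so $\phi_t$ maps $B$ into $B$. For the group law let $y=\phi_\tau(x)$. Then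
$$(\cosh t+y_1\sinh t)(\cosh\tau+x_1\sinh\tau)=\cosh(t+\tau)+x_1\sinh(t+\tau),$$
and in the same way $(y_1\cosh t+\sinh t)(\cosh\tau+x_1\sinh\tau)=x_1\cosh(t+\tau)+\sinh(t+\tau)$. So both components of $\phi_t(y)$ are those of $\phi_{t+\tau}(x)$. Since $\phi_0$ is the identity, $\phi_{-t}$ inverts $\phi_t$. Finally, the derivative at $x_1=0$ of $\frac{x_1\cosh t+\sinh t}{\cosh t+x_1\sinh t}$ is $\frac{\cosh^2t-\sinh^2t}{\cosh^2t}=\cosh^{-2}t$, and $\frac{x_\perp}{\cosh t+x_1\sinh t}=\frac{x_\perp}{\cosh t}+O(\|x\|^2)$. $\square$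

**Transform of $f$.** Let $f$ be normalized convex and $\varphi$ a biholomorphic map of $B$ onto $B$. Put
$$f_\varphi=[D(f\circ\varphi)(0)]^{-1}\big(f\circ\varphi-f(\varphi(0))\big).$$
Then $f_\varphi$ is again normalized convex. Indeed $f\circ\varphi$ is biholomorphic from $B$ onto the convex set $f(B)$, we compose it with an invertible affine map, and the normalization is built in. We write $f_t=f_{\phi_t}$.

*Example.* Take $f=k$ and translations along the same $e$. From (1), $1-\langle\phi_t(x),e\rangle=\frac{e^{-t}(1-x_1)}{\cosh t+x_1\sinh t}$, so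
$$k(\phi_t(x))=\frac{e^{t}}{1-x_1}\big[(x_1\cosh t+\sinh t)e+x_\perp\big].$$
Subtracting the value $e^t\sinh t\,e$ at $x=0$ leaves $e^{2t}\frac{x_1}{1-x_1}e+e^t\frac{x_\perp}{1-x_1}$. So $D(k\circ\phi_t)(0)$ is $e^{2t}$ on $\mathbb Ce$ and $e^t$ on $e^\perp$, and $k_t=k$ for every $t$.

## 2. The conjectured lower bound and three theorems

It is known that every normalized convex $f$ satisfies
$$\frac{\|z\|}{(1+\|z\|)^2}\le\|Df(z)z\|\le\frac{\|z\|}{(1-\|z\|)^2},\qquad \|Df(z)\|\ge\frac1{(1+\|z\|)^2},\qquad z\in B. \tag{3}$$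
The first lower bound concerns one direction, $v=z$. The second concerns the direction that $Df(z)$ stretches most. Does the same lower bound hold in *every* direction?

**Conjecture.** If $f:B\to X$ is normalized convex, then
$$\|Df(z)v\|\ge\frac{\|v\|}{(1+\|z\|)^2},\qquad z\in B,\ v\in X. \tag{4}$$

Equivalently, $\|Df(z)^{-1}\|\le(1+\|z\|)^2$. We try easy cases.

*Dimension one.* Here $Df(z)v=f'(z)v$, and every $v$ is a multiple of $z$ when $z\neq0$. So (4) follows from (3); it is the classical distortion theorem for convex univalent functions.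

*The identity and the point $z=0$.* Both are trivial.

*The map $k$.* Differentiating $z=w/(1+w_1)$ in the direction $u$ gives $v=\frac{u}{1+w_1}-\frac{u_1w}{(1+w_1)^2}=(1-z_1)(u-u_1z)$, where $u=Dk(z)v$. Hence $\|v\|\le(1+\|z\|)(1+\|z\|)\|u\|$, which is (4). On the first coordinate $k$ acts as $z_1/(1-z_1)$, so
$$\|Dk(-re)e\|=\frac1{(1+r)^2}, \tag{5}$$
and (4) is an equality there. For a unit $u\perp e$, on the other hand, $\|Dk(-re)u\|=\frac1{1+r}$, which is well above the bound.

The general answer is as follows. Put $\beta=\frac{\sqrt2-1}2\approx0.2071$.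

**Theorem 1.** Let $\dim X\ge2$, let $e$ be a unit vector, and write $z=z_1e+z'$ with $z_1=\langle z,e\rangle$, $z'\perp e$. With principal powers,
$$f(z)=\frac1{\sqrt2}\left[\Big(\frac{1+z_1}{1-z_1}\Big)^{1/\sqrt2}-1\right]e+\frac1{1-z_1}\Big(\frac{1+z_1}{1-z_1}\Big)^{\beta}z' \tag{6}$$
is a normalized convex mapping. For every unit $v\perp e$ and $0<r<1$,
$$\|Df(-re)v\|=\frac1{1+r}\Big(\frac{1-r}{1+r}\Big)^\beta\longrightarrow0\quad(r\to1). \tag{7}$$
This is less than $(1+r)^{-2}$ for $r=31/33$ and for every $r\in(r_*,1)$, where $r_*\approx0.917$ is the unique root in $(0,1)$ of $(1-r)^\beta(1+r)^{1-\beta}=1$.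

So the conjecture is false in every complex Hilbert space of dimension at least $2$, and for the map (6) even $\inf_{z\in B,\|v\|=1}\|Df(z)v\|=0$.

**Theorem 2.** If $f$ is normalized convex, then for all $v,w\in X$ and all unit $n$,
$$|\langle D^2f(0)(v,w),n\rangle|\le\sqrt{\|v\|^2+|\langle v,n\rangle|^2}\,\sqrt{\|w\|^2+|\langle w,n\rangle|^2}. \tag{8}$$
In particular $|\langle D^2f(0)(e,u),u\rangle|\le\sqrt2$ for orthonormal $e,u$, and $\sqrt2$ is attained by the map of Theorem 1.

**Theorem 3.** Let $\rho_0\approx0.839$ be the positive root of $r^3+2r^2=2$. If $f$ is normalized convex and $\|z\|\le\rho_0$, then $\|Df(z)v\|\ge\|v\|/(1+\|z\|)^2$ for all $v$, and the constant is sharp. For all $z\in B$ one has the weaker bound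
$$\|Df(z)v\|\ge\frac{\sqrt{1-\|z\|}}{(1+\|z\|)^{3/2}}\|v\|. \tag{9}$$

For $\dim X\ge2$, then, (4) holds for $\|z\|\le\rho_0$ and fails in general at every radius greater than $r_*$. The range $\rho_0<\|z\|\le r_*$ is not decided by these arguments.

We prove the theorems in the order in which they suggest one another. We set up a differential equation along a radius, prove Theorem 2 to control it, see what direct integration gives and loses, and read off from the loss both the counterexample and the repair.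

## 3. A linear differential equation along a radius

*Purpose: to turn a bound on $D^2f(0)$, valid for all normalized convex maps, into information on $Df(z)$.*

Let $f$ be normalized convex, $z\ne0$, $v\ne0$, $r=\|z\|$, $e=z/r$, $r=\tanh s$ with $s>0$. For later use,
$$e^{2s}=\frac{1+r}{1-r},\qquad\cosh s=\frac1{\sqrt{1-r^2}},\qquad e^{-s}\cosh s=\frac1{1+r}. \tag{10}$$
With $\phi_t$ and $T_t$ taken along this $e$, put
$$M(t)=D(f\circ\phi_t)(0)=Df((\tanh t)e)\,T_t .$$
This is an invertible operator depending smoothly on $t$. By definition of the transform, $f\circ\phi_t=f(\phi_t(0))+M(t)f_t$. The group law gives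
$$M(t+\tau)=D(f\circ\phi_t\circ\phi_\tau)(0)=M(t)\,Df_t((\tanh\tau)e)\,T_\tau .$$
As $\tau\to0$, $Df_t((\tanh\tau)e)=I+\tau D^2f_t(0)(e,\cdot)+O(\tau^2)$ and $T_\tau=I+O(\tau^2)$. Hence
$$M'(t)=M(t)A_t,\qquad A_t=D^2f_t(0)(e,\cdot). \tag{11}$$
Let $y=Df(z)v$ and $w(t)=M(t)^{-1}y$. Since $(M^{-1})'=-M^{-1}M'M^{-1}=-A_tM^{-1}$,
$$\dot w=-A_tw,\qquad w(0)=y,\qquad w(s)=T_s^{-1}v=\cosh^2s\,v_1e+\cosh s\,v_\perp. \tag{12}$$
The end value holds because $M(s)=Df(z)T_s$. Since $y\ne0$, $w(t)$ never vanishes. A bound on the growth of $w$ bounds $T_s^{-1}v$ by $y$, which is a lower bound on $\|Df(z)v\|$. Everything depends on how large $A_t$ can be, that is, on $D^2f_t(0)$, and $f_t$ is again normalized convex.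

## 4. Ellipsoids touching the origin and the second-order inequality

The plan for Theorem 2 is to find, inside $B$, sets with $0$ on the boundary whose images under *every* normalized convex $f$ are convex. A supporting hyperplane of the image at $f(0)=0$ then limits how far the quadratic part of $f$ can bend the boundary.

**Step 0: images of smaller balls are convex.** *This step supplies the convex sets.* Let $0<\rho<1$. We claim that $f(B_\rho)$ is convex. Let $x,y\in B_\rho$ and $0\le\lambda\le1$. If $x=y=0$ there is nothing to show. Otherwise put $\sigma=\max(\|x\|,\|y\|)\in(0,\rho)$ and, for $\xi$ in the unit disc,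
$$F(\xi)=f^{-1}\big((1-\lambda)f(\xi x/\sigma)+\lambda f(\xi y/\sigma)\big).$$
Both points $\xi x/\sigma,\xi y/\sigma$ lie in $B$ and $f(B)$ is convex, so $F$ is a well-defined holomorphic map of the disc into $B$, with $F(0)=0$. For a unit $m$ the Schwarz lemma gives $|\langle F(\xi),m\rangle|\le|\xi|$; taking the supremum over $m$, $\|F(\xi)\|\le|\xi|$. At $\xi=\sigma$ we get $\|F(\sigma)\|\le\sigma<\rho$, which says $(1-\lambda)f(x)+\lambda f(y)\in f(B_\rho)$.

Apply this to the transform $f_\varphi$: since $f\circ\varphi$ differs from $f_\varphi$ by an invertible affine map, $f(\varphi(B_\rho))$ is convex for every biholomorphic $\varphi$ of $B$ onto $B$.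

**Step 1: a one-sided bound.** *Purpose: to show, with $P(v,w)=\frac12D^2f(0)(v,w)$, $n$ a unit vector and $v_n=\langle v,n\rangle$, that*
$$\operatorname{Re}\langle P(v,v),n\rangle\ge-\tfrac12(\|v\|^2+|v_n|^2)\quad\text{whenever }\operatorname{Re}v_n=0. \tag{13}$$

*The set.* For $0<\rho<1$ choose $\tau$ with $\tanh\tau=\rho$, let $\phi_\tau$ be the translation along $n$, and put $E_\rho=\phi_\tau(B_\rho)=\{z\in B:\|\phi_{-\tau}(z)\|<\rho\}$. By (2),
$$1-\|\phi_{-\tau}(z)\|^2=\frac{1-\|z\|^2}{|\cosh\tau-z_n\sinh\tau|^2}=\frac{(1-\rho^2)(1-\|z\|^2)}{|1-\rho z_n|^2}.$$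
So $z\in E_\rho$ if and only if $1-\|z\|^2>|1-\rho z_n|^2=1-2\rho\operatorname{Re}z_n+\rho^2|z_n|^2$, that is,
$$E_\rho=\{z\in B:\|z\|^2+\rho^2|z_n|^2<2\rho\operatorname{Re}z_n\}. \tag{14}$$
In dimension one, with $n=1$, this is the disc of center and radius $\rho/(1+\rho^2)$, which passes through $0$. In general it is an ellipsoid with $0$ on its boundary.

*The supporting functional.* By Step 0, $f(E_\rho)$ is convex. It is open, and it does not contain $0=f(0)$, because $0\notin E_\rho$ and $f$ is injective. By Hahn–Banach and the Riesz theorem for the real inner product $\operatorname{Re}\langle\cdot,\cdot\rangle$, there is a unit $m$ with $\operatorname{Re}\langle\omega,m\rangle>0$ for all $\omega\in f(E_\rho)$.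

*The functional is given by $n$.* If $\operatorname{Re}\langle h,n\rangle>0$, then $th\in E_\rho$ for small $t>0$: in (14) the left side is $O(t^2)$ and the right side is $2\rho t\operatorname{Re}h_n$. Divide $\operatorname{Re}\langle f(th),m\rangle>0$ by $t$ and let $t\to0$; since $f(th)=th+O(t^2)$, we get $\operatorname{Re}\langle h,m\rangle\ge0$. Take $h=n+Kg$ with $\operatorname{Re}\langle g,n\rangle=0$ and $K\in\mathbb R$ arbitrary. Then $\operatorname{Re}\langle n,m\rangle+K\operatorname{Re}\langle g,m\rangle\ge0$ for all $K$, so $\operatorname{Re}\langle g,m\rangle=0$. Thus $m$ is real-orthogonal to everything that is real-orthogonal to $n$, so $m=cn$ with $c$ real. The case $g=0$ gives $c\ge0$, and $\|m\|=1$ gives $m=n$.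

*Second order.* Let $\operatorname{Re}v_n=0$, take $\kappa>\frac{\|v\|^2+\rho^2|v_n|^2}{2\rho}$ and follow the parabola $z(t)=tv+t^2\kappa n$. Then $\operatorname{Re}z(t)_n=t^2\kappa$, and for small $t>0$
$$\|z(t)\|^2+\rho^2|z(t)_n|^2=t^2(\|v\|^2+\rho^2|v_n|^2)+O(t^3)<2\rho\kappa t^2=2\rho\operatorname{Re}z(t)_n .$$
So $z(t)\in E_\rho$, and
$$0<\operatorname{Re}\langle f(z(t)),n\rangle=t^2\big(\kappa+\operatorname{Re}\langle P(v,v),n\rangle\big)+O(t^3).$$
Hence $\kappa+\operatorname{Re}\langle P(v,v),n\rangle\ge0$. Let $\kappa$ decrease to its bound, then let $\rho\to1$. This is (13).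

**Step 2: from real part to modulus.** *Purpose: to remove the condition $\operatorname{Re}v_n=0$ and prove*
$$|\langle P(v,v),n\rangle|\le\tfrac12(\|v\|^2+|v_n|^2)\quad\text{for all }v. \tag{15}$$
Fix $\delta$ with $\operatorname{Re}(e^{i\delta}v_n)=0$. For real $\chi$ apply Step 1 to the vector $e^{i\chi}v$ and the unit vector $e^{i(\chi-\delta)}n$. Their inner product is $e^{i\delta}v_n$, so the hypothesis holds, and its modulus is $|v_n|$. Since $P$ is complex bilinear, the left side of (13) becomes the real part of $e^{2i\chi}e^{-i(\chi-\delta)}\langle P(v,v),n\rangle$. So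
$$\operatorname{Re}\big(e^{i(\chi+\delta)}\langle P(v,v),n\rangle\big)\ge-\tfrac12(\|v\|^2+|v_n|^2)$$
for every $\chi$. Choosing $\chi$ so that the left side is $-|\langle P(v,v),n\rangle|$ gives (15).

**Step 3: polarization.** *Purpose: to pass from $P(v,v)$ to $P(v,w)$ without losing a constant.* Put $N(v)=\big(\frac12(\|v\|^2+|v_n|^2)\big)^{1/2}$. This norm comes from an inner product, so it satisfies the parallelogram law. Let $q(v,w)=\langle P(v,w),n\rangle$, a symmetric bilinear form with $|q(v,v)|\le N(v)^2$ by (15). From $4q(v,w)=q(v+w,v+w)-q(v-w,v-w)$,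
$$4|q(v,w)|\le N(v+w)^2+N(v-w)^2=2N(v)^2+2N(w)^2 .$$
If $v$ and $w$ are nonzero, replace them by $v/N(v)$ and $w/N(w)$; this gives $|q(v,w)|\le N(v)N(w)$. Multiply by $2$: since $D^2f(0)=2P$ and $2N(v)N(w)$ is the right side of (8), inequality (8) is proved. For orthonormal $e,u$, taking $v=e$ and $w=n=u$ gives the bound $\sqrt1\cdot\sqrt2=\sqrt2$. That $\sqrt2$ is attained is checked at the end of Section 7.

As a test, for the map $k$ with $v=w=n=e$ both sides of (8) equal $2$.

## 5. Direct integration and the lost factor $\cosh s$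

Return to Section 3. Theorem 2 applied to $f_t$, with $v=e$, gives for every unit $n$ and every $w$
$$|\langle A_tw,n\rangle|\le\sqrt{1+|\langle e,n\rangle|^2}\,\sqrt{\|w\|^2+|\langle w,n\rangle|^2}. \tag{16}$$
The first thing to try is the crude consequence $\|A_tw\|\le\sqrt2\cdot\sqrt2\,\|w\|=2\|w\|$.

**Proof of (9).** *Purpose: to integrate this bound.* By (12), $\frac{d}{dt}\|w\|^2=-2\operatorname{Re}\langle A_tw,w\rangle\le4\|w\|^2$, so $e^{-4t}\|w\|^2$ does not increase and $\|w(s)\|\le e^{2s}\|y\|$. Since $v=T_sw(s)$ and $\|T_s\|\le\cosh^{-1}s$,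
$$\|v\|\le\frac{\|w(s)\|}{\cosh s}\le\frac{e^{2s}}{\cosh s}\|y\| .$$
By (10),
$$\|Df(z)v\|=\|y\|\ge e^{-2s}\cosh s\,\|v\|=\frac{1-r}{1+r}\cdot\frac1{\sqrt{1-r^2}}\|v\|=\frac{\sqrt{1-r}}{(1+r)^{3/2}}\|v\| .$$
This is (9); for $z=0$ or $v=0$ it is trivial. $\square$

Compare with the conjecture, whose constant by (10) is
$$\frac1{(1+r)^2}=e^{-2s}\cosh^2s. \tag{17}$$
In dimension one $T_s=\cosh^{-2}s$, and the same argument gives exactly (17). In higher dimension it stops at one point: $T_s$ shrinks $e^\perp$ only by $\cosh^{-1}s$, so for tangential $v$ one factor $\cosh s$ is missing. To recover it one would need tangential vectors to grow more slowly than $e^{2s}$.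

Theorem 2 does say that they may grow more slowly: for a unit $u\perp e$, $|\langle A_tu,u\rangle|\le\sqrt2$ rather than $2$. Is that enough? Suppose there were a map with $A_tu=\sqrt2\,u$ for all $t$ and all $u\perp e$. By (11), $M(t)u=e^{\sqrt2t}u$, and at the point $-re=(\tanh(-s))e$
$$Df(-re)u=M(-s)T_{-s}^{-1}u=e^{-\sqrt2s}\cosh s\;u. \tag{18}$$
The quotient of the conjectured bound (17) by $e^{-\sqrt2s}\cosh s$ is $e^{-(2-\sqrt2)s}\cosh s$. Since $2-\sqrt2<1$, it tends to infinity. Such a map would break the conjecture for large $s$. So we look for it.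

## 6. Dilations of a paraboloid and the exponent $1/\sqrt2$

To make $A_t$ constant it suffices that $f_t=f$ for all $t$: each translation $\phi_t$ should act on $f(B)$ as an affine map. The map $k$ has this property, with tangential rate only $1$. In suitable coordinates the $\phi_t$ are dilations. Put
$$\zeta=\frac{1+z_1}{1-z_1},\qquad\zeta'=\frac{z'}{1-z_1}. \tag{19}$$
If $z=\phi_t(x)$, then $1\pm z_1=\frac{e^{\pm t}(1\pm x_1)}{\cosh t+x_1\sinh t}$. So $\phi_t$ becomes $(\zeta,\zeta')\mapsto(e^{2t}\zeta,e^t\zeta')$. Homogeneous expressions turn these dilations into linear maps, so try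
$$w_1=\zeta^\alpha,\qquad w'=\zeta^b\zeta' .$$
Then $\phi_t$ multiplies $w_1$ by $e^{2\alpha t}$ and $w'$ by $e^{(1+2b)t}$. If both rates agree, $2\alpha=1+2b$, the image is a cone. The image of $B$ in the coordinates (19) is $\|\zeta'\|^2<\operatorname{Re}\zeta$ (shown in the next section). With $w_1=\rho e^{i\varphi}$ we have $|\zeta|=\rho^{1/\alpha}$, and the condition becomes
$$\|w'\|<|\zeta|^b(\operatorname{Re}\zeta)^{1/2}=\rho^{(b+1/2)/\alpha}\cos^{1/2}(\varphi/\alpha)=\rho\cos^{1/2}(\varphi/\alpha).$$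
Is $\rho g(\varphi)$, with $g=\cos^{1/2}(\varphi/\alpha)$, concave? The condition (derived below) is $g+g''\le0$. At $\varphi=0$ one has $g(\varphi)=1-\frac{\varphi^2}{4\alpha^2}+\dots$, so $g+g''=1-\frac1{2\alpha^2}$ there, and one needs $\alpha\le1/\sqrt2$. The largest exponent not excluded is $\alpha=1/\sqrt2$, with common rate $2\alpha=\sqrt2$, which is the rate wanted in (18), and $b=\alpha-\frac12=\frac{\sqrt2-1}2=\beta$. Normalizing yields (6). It remains to prove that it works.

## 7. Proof of Theorem 1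

**Step 1: normalization.** *We check $f(0)=0$ and $Df(0)=I$.* For $|z_1|<1$, $\zeta=\frac{1+z_1}{1-z_1}$ lies in the right half-plane $H$, so the principal powers are holomorphic, and so is $f$. Clearly $f(0)=0$. Since $\zeta=1+2z_1+O(z_1^2)$, the first component is $\frac1{\sqrt2}(\zeta^{1/\sqrt2}-1)=z_1+O(z_1^2)$, and the second is $z'(1+O(z_1))$. So $Df(0)=I$.

**Step 2: biholomorphy and image.** *We write $f$ as a chain of invertible maps and follow the domain.* First, (19) maps $B$ biholomorphically onto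
$$\{(\zeta,\zeta'):\zeta\in H,\ \|\zeta'\|^2<\operatorname{Re}\zeta\}.$$
Indeed $\operatorname{Re}\zeta=\frac{1-|z_1|^2}{|1-z_1|^2}$, so $\|z'\|^2<1-|z_1|^2$ is the same as $\|\zeta'\|^2<\operatorname{Re}\zeta$; the inverse is $z_1=\frac{\zeta-1}{\zeta+1}$, $z'=\frac{2\zeta'}{\zeta+1}$.

Next put $w_1=\zeta^{1/\sqrt2}$ and $w'=\zeta^\beta\zeta'$. On $\zeta\in H$ this has the holomorphic inverse $\zeta=w_1^{\sqrt2}$, $\zeta'=\zeta^{-\beta}w'$, with $w_1$ ranging over the sector
$$S=\Big\{\rho e^{i\varphi}:\rho>0,\ |\varphi|<\frac{\pi}{2\sqrt2}\Big\}.$$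
Here $|\zeta|=\rho^{\sqrt2}$ and $\operatorname{Re}\zeta=\rho^{\sqrt2}\cos(\sqrt2\varphi)$. So the condition $\|\zeta'\|^2<\operatorname{Re}\zeta$ becomes
$$\|w'\|<|\zeta|^\beta(\operatorname{Re}\zeta)^{1/2}=\rho^{\sqrt2\beta+1/\sqrt2}\cos^{1/2}(\sqrt2\varphi)=\rho\cos^{1/2}(\sqrt2\varphi)=:R(w_1),$$
because $\sqrt2\beta+\frac1{\sqrt2}=\frac{2-\sqrt2}2+\frac{\sqrt2}2=1$. Since $f=\frac{w_1-1}{\sqrt2}e+w'$, $f$ is biholomorphic from $B$ onto an invertible affine image of
$$\Omega=\{(w_1,w'):w_1\in S,\ \|w'\|<R(w_1)\}.$$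

**Step 3: $\Omega$ is convex if $R$ is concave.** *This reduces convexity to a real function on a sector.* $S$ is convex, since its half-angle $\frac\pi{2\sqrt2}$ is less than $\frac\pi2$. If $R$ is concave, $(w_1,w'),(\tilde w_1,\tilde w')\in\Omega$ and $0\le\lambda\le1$, then
$$\|\lambda w'+(1-\lambda)\tilde w'\|<\lambda R(w_1)+(1-\lambda)R(\tilde w_1)\le R(\lambda w_1+(1-\lambda)\tilde w_1).$$

**Step 4: $R$ is concave.** *We show that its Hessian is negative semidefinite.* Write $R=\rho g(\varphi)$ with $g=\cos^{1/2}(\sqrt2\varphi)$, which is smooth and positive on $S$. In the orthonormal polar frame the Hessian of $\rho g(\varphi)$ has radial–radial entry $\partial_\rho^2(\rho g)=0$, mixed entry $\partial_\rho(\rho^{-1}\partial_\varphi(\rho g))=\partial_\rho g'=0$, and angular–angular entry $\rho^{-2}\partial_\varphi^2(\rho g)+\rho^{-1}\partial_\rho(\rho g)=(g+g'')/\rho$. So we need $g+g''\le0$. Let $C=\cos(\sqrt2\varphi)=g^2\in(0,1]$. Differentiating $g^2=C$ once gives $2gg'=-\sqrt2\sin(\sqrt2\varphi)$,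 hence $g'^2=\frac{1-C^2}{2C}$. Differentiating twice gives $2g'^2+2gg''=-2C$, hence $gg''=-C-g'^2$. Therefore
$$g(g+g'')=C-C-g'^2=-\frac{1-C^2}{2C}\le0 .$$
So $\Omega$ is convex and $f$ is a normalized convex mapping.

**Step 5: the derivative in tangential directions.** *We prove (7) and compare with (4).* At $z=-re$ we have $z'=0$, so for a unit $v\perp e$
$$Df(-re)v=\frac{\zeta^\beta}{1-z_1}v=\frac1{1+r}\Big(\frac{1-r}{1+r}\Big)^\beta v,$$
which is (7). By (10) it equals $e^{-(1+2\beta)s}\cosh s\,v=e^{-\sqrt2s}\cosh s\,v$, as predicted in (18).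

For $r=\frac{31}{33}$: $\frac{1-r}{1+r}=\frac1{32}$ and $1+r=\frac{64}{33}$. Since $\sqrt2>1.4$, $\beta>\frac15$, so $32^{-\beta}<\frac12$ and
$$\|Df(-re)v\|<\frac{33}{64}\cdot\frac12=\frac{33\cdot32}{64^2}<\frac{33\cdot33}{64^2}=\frac1{(1+r)^2}.$$
This contradicts (4).

In general, (4) fails at $(-re,v)$ exactly when $h(r):=(1-r)^\beta(1+r)^{1-\beta}<1$. We have
$$(\log h)'=\frac{1-\beta}{1+r}-\frac\beta{1-r},$$
which is positive for $r<1-2\beta=2-\sqrt2$ and negative for larger $r$. Since $h(0)=1$ and $h(r)\to0$ as $r\to1$, there is a unique $r_*\in(0,1)$ with $h(r_*)=1$, and $h<1$ exactly on $(r_*,1)$. $\blacksquare$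

**Sharpness in Theorem 2.** For this map $\frac{\zeta^\beta}{1-z_1}=1+(2\beta+1)z_1+\dots=1+\sqrt2z_1+\dots$, and the first component depends on $z_1$ alone. So $D^2f(0)(e,u)=\sqrt2\,u$ for $u\perp e$, and $\langle D^2f(0)(e,u),u\rangle=\sqrt2$ for a unit $u\perp e$. $\blacksquare$

## 8. A growing tangential weight and the bound for $\|z\|\le\rho_0$

The counterexample bites only for large $r$. For smaller $r$ we can try to recover the lost factor. By (12),
$$\|w(s)\|^2=\cosh^4s\,|v_1|^2+\cosh^2s\,\|v_\perp\|^2,$$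
and the tangential term lacks a factor $\cosh^2s$. So we measure $w(t)$ with a weight $k(t)$ on $w_\perp$ (from here on $k$ denotes this function, not the map of Section 1), where $k(0)=1$ and $k(s)\ge\cosh^2s$, while keeping the growth rate $4$ of the squared norm. How fast may $k$ grow? If $w$ is purely tangential, (16) allows a rate of at most $2\sqrt2$ for $\|w_\perp\|^2$, so $\dot k/k$ may be as large as $4-2\sqrt2\approx1.17$. We take rate $1$, that is, $k=e^t$. Near $t=0$ this beats $\cosh^2t=1+t^2+\dots$, and the point where it stops beating $\cosh^2t$ will be $\rho_0$. Mixed vectors $w$ need an honest check, which is the content of Step 2.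

Keep the notation of Section 3, with $z\neq0$ and $v\ne0$ (otherwise the bound is trivial).

**Step 1: the derivative of the weighted norm.** *Purpose: to bound $\dot\Phi$ by an explicit expression.* Let $k=e^t$, $Cw=w_1e+kw_\perp$ and
$$\Phi(t)=\langle w,Cw\rangle=|w_1|^2+k\|w_\perp\|^2 .$$
Put $p=|w_1|^2$, $q=k\|w_\perp\|^2$ and $D=\|Cw\|^2=p+kq$, which is positive because $w\ne0$. Then $\|w\|^2=p+q/k$, $\Phi=p+q$ and $|\langle e,Cw\rangle|^2=p$. Taking $n=Cw/\|Cw\|$ in (16) and multiplying by $\sqrt D$,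
$$|\langle A_tw,Cw\rangle|\le L:=\sqrt{D+p}\,\sqrt{\|w\|^2+\Phi^2/D}.$$
Since $\dot w=-A_tw$ and $\dot k=k$,
$$\dot\Phi=-2\operatorname{Re}\langle A_tw,Cw\rangle+q\le2L+q. \tag{20}$$

**Step 2: if $1\le k\le\frac72$, then $2L+q\le4\Phi$.** *Purpose: to keep the growth rate at $4$.* Since $\Phi=p+q$, the claim says $L\le2p+\frac32q$. We compare squares, multiplied by $p+kq>0$. We have
$$L^2=(2p+kq)\Big[p+\frac qk+\frac{(p+q)^2}{p+kq}\Big],$$
and $\big(p+\frac qk\big)(p+kq)+(p+q)^2=2p^2+\big(k+2+\frac1k\big)pq+2q^2$. So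
$$L^2(p+kq)=(2p+kq)\Big[2p^2+\Big(k+2+\frac1k\Big)pq+2q^2\Big]$$
$$=4p^3+\Big(4k+4+\frac2k\Big)p^2q+(k^2+2k+5)pq^2+2kq^3,$$
while
$$\Big(2p+\frac32q\Big)^2(p+kq)=4p^3+(4k+6)p^2q+\Big(6k+\frac94\Big)pq^2+\frac94kq^3 .$$
The second minus the first equals
$$q\Big[\Big(2-\frac2k\Big)p^2+c(k)\,pq+\frac k4q^2\Big],\qquad c(k)=4k-k^2-\frac{11}4 .$$
The function $c$ is concave, with $c(1)=c(3)=\frac14$, maximum at $k=2$, and $c(\frac72)=-1$.

- For $1\le k\le3$, $c(k)\ge\frac14$, and all three coefficients in the bracket are nonnegative. Since $p,q\ge0$, the bracket is nonnegative.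
- For $3\le k\le\frac72$, $-1\le c(k)\le\frac14$, so $c(k)^2\le1<4\le2(k-1)=4\big(2-\frac2k\big)\frac k4$. The quadratic form has nonnegative outer coefficients and nonpositive discriminant, so it is nonnegative.

**Step 3: integration.** *Purpose: to obtain the comparison at time $s$.* If $e^s\le\frac72$, then by (20) and Step 2, $\dot\Phi\le4\Phi$ on $[0,s]$, so $e^{-4t}\Phi$ does not increase. Since $k(0)=1$ and $w(0)=y$, $\Phi(0)=\|y\|^2$. With $w(s)$ from (12),
$$\cosh^4s\,|v_1|^2+e^s\cosh^2s\,\|v_\perp\|^2=\Phi(s)\le e^{4s}\|y\|^2. \tag{21}$$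

**Step 4: the range $r\le\rho_0$.** *Purpose: to check that there $e^s\le\frac72$ and $e^s\ge\cosh^2s$.* The function $r^3+2r^2$ is increasing for $r>0$, so $r\le\rho_0$ means $r^3+2r^2\le2$. Since $0.84^3+2(0.84)^2=2.003904>2$, $\rho_0<0.84$. Hence for $r\le\rho_0$
$$e^{2s}=\frac{1+r}{1-r}<\frac{1.84}{0.16}=11.5<\frac{49}4,$$
so $e^s<\frac72$ and (21) applies. By (10), $e^s\ge\cosh^2s$ means $\sqrt{\frac{1+r}{1-r}}\ge\frac1{1-r^2}$. Squaring, this is $(1+r)^3(1-r)\ge1$. Expanding,
$$(1+r)^3(1-r)=1+2r-2r^3-r^4=1+r(2-2r^2-r^3),$$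
so the condition is exactly $r^3+2r^2\le2$, which holds.

Therefore the left side of (21) is at least $\cosh^4s\,(|v_1|^2+\|v_\perp\|^2)=\cosh^4s\,\|v\|^2$, and by (10)
$$\|Df(z)v\|=\|y\|\ge e^{-2s}\cosh^2s\,\|v\|=\frac{\|v\|}{(1+r)^2}.$$

**Step 5: sharpness.** *Purpose: to see that the constant cannot be improved.* The normalized convex map $z\mapsto z/(1-\langle z,e\rangle)$ of Section 1 gives equality at the point $-re$ in the direction $e$, by (5). Together with (9), proved in Section 5, this completes the proof of Theorem 3. $\blacksquare$
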